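\title{Long operators in even-dimensional conformal geometry\\ and their curved analogues}

\begin{abstract}
On the conformal sphere of even dimension $n\ge 4$, every Bernstein--Gelfand--Gelfand pattern carries a long operator, an invariant differential operator from its first bundle to its last. For the de Rham pattern this is $\Delta^{n/2}:\Lambda^0\to\Lambda^n$, which extends to a conformally invariant operator on all conformal manifolds. We prove that no other long operator extends. The obstruction appears at first order in the deformation of the flat structure: differentiating a hypothetical extension and evaluating it on the flat solutions would produce a non-zero invariant operator $S^2_0T^*[2]\to T^*[-n]$ on the sphere, and there is none. It follows that $\Delta^{n/2}$ cannot be invariantly coupled to any non-trivial irreducible tractor bundle.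
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection*{Conformal structures and the flat model}
A conformal structure $c=[g]$ on an $n$-manifold $M$ is a class of Riemannian metrics under the rescalings $g\mapsto\Omega^2g$. Throughout, $n=2m\ge4$ is even; dimension $2$ is excluded because there every conformal structure is locally flat. Manifolds are oriented, and spin when spinors occur. Bundles and representations are complex, and real formulas are extended complex-multilinearly. We write in Riemannian signature. All arguments are local, and they apply word for word in the complexified (holomorphic) setting near a point of $\mathbb C^n$.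

For $w\in\mathbb R$, a section of the density bundle $\mathcal E[w]$ is a function of the metric that transforms as $f\mapsto\Omega^wf$ under $g\mapsto\Omega^2g$. Thus $\Lambda^0=\mathcal E[0]$, and the volume forms give $\Lambda^n\cong\mathcal E[-n]$. An \emph{irreducible bundle} is an irreducible tensor or spinor bundle twisted by a density, and we write $\mathcal B[w]=\mathcal B\otimes\mathcal E[w]$.

The flat model is the sphere $S^n=G/P$, where $G$ is the identity component of $SO(n+1,1)$, or its double cover $\mathrm{Spin}(n+1,1)$ when spinors are allowed, and $P$ is the stabilizer of a null line. The $G$-invariant linear differential operators between irreducible bundles on $S^n$ are completely classified. For each finite-dimensional irreducible representation $\mathbb V$ of $G$ there is a Bernstein--Gelfand--Gelfand (BGG) resolution of $\mathbb V$. It consists of irreducible bundles arranged in levels $0,1,\dots,n$, with a single bundle $V_0$ at level $0$ and a single bundle $V_n$ at level $n$, joined by the \emph{standard} invariant operators. We call this collection of bundles the \emph{pattern} of $\mathbb V$. For trivial $\mathbb V$ it is the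 de Rham complex, with $V_0=\Lambda^0$ and $V_n=\Lambda^n$.

Patterns are related by the \emph{translation principle}. Take an invariant operator that remains invariant when coupled to the tractor (local twistor) connection, couple it to a tractor bundle, and compose with invariant splitting operators between irreducible bundles and the twisted bundles. The result is an invariant operator between other irreducible bundles.

In even dimensions the sphere also carries non-standard invariant operators. The \emph{long operator} of the trivial pattern is $\Delta^{n/2}:\Lambda^0\to\Lambda^n$. The long operator of the pattern of $\mathbb V$ is the non-zero invariant operator $D:V_0\to V_n$, unique up to scale, obtained from $\Delta^{n/2}$ by translation on the flat model. In dimension $4$, examples are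
\[
\Delta^3:\mathcal E[1]\to\mathcal E[-5],\qquad \Delta^2\nabla_A{}^{A'}:\mathcal O_{A'}[1]\to\mathcal O_A[-4],
\]
where $\mathcal O_A$ and $\mathcal O_{A'}$ are the unprimed and primed spinor bundles.

\subsection*{Curved analogues}
Which invariant operators of the sphere are restrictions of operators that exist on every conformal manifold?

\begin{definition}\label{def:curved}
An invariant operator $D$ on the flat model \emph{admits a curved analogue} if there is a universal formula, polynomial in the metric $g$, its inverse, the Levi-Civita connection, and the Riemann curvature and its covariant derivatives, with coefficients depending only on $n$ and the bundles, that has the following property. On every $n$-dimensional conformal manifold (conformal spin manifold, when spinor bundles are involved) it defines a linear differential operator between the corresponding bundles that does not depend on the choice of $g$ in the conformal class and reduces to $D$ when the structure is conformally flat.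
\end{definition}

The exterior derivative is its own curved analogue. So is the conformal Killing operator
\[
K:T\to\mathcal H,\qquad KX=\text{trace-free part of }g^{-1}L_Xg,
\]
where $\mathcal H\cong S^2_0T^*[2]$ is the bundle of trace-free symmetric endomorphisms of $T$; its invariance follows from $L_X(\Omega^2g)=\Omega^2L_Xg+X(\Omega^2)\,g$. In general we rely on two known existence results.
\begin{itemize}
\item[(E1)] $\Delta^{n/2}:\Lambda^0\to\Lambda^n$ admits a curved analogue.
\item[(E2)] Every flat invariant operator of the classification, except the long operators, admits a curved analogue.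
\end{itemize}
This leaves the long operators of non-trivial $\mathbb V$, and two observations point in opposite directions. On the sphere all of them are translates of $\Delta^{n/2}$, so by (E1) one could hope to translate on a curved manifold as well; this needs only a curved analogue of $\Delta^{n/2}$ coupled to the tractor connection. On the other hand, Graham \cite{Graham} proved that $\Delta^3:\mathcal E[1]\to\mathcal E[-5]$ has no curved analogue in dimension $4$. The problem is to decide whether this failure is the rule: \emph{is $\Delta^{n/2}:\Lambda^0\to\Lambda^n$ the only long operator that admits a curved analogue?} The answer is yes.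

\begin{theorem}\label{thm:main}
Let $n=2m\ge4$ and let $\mathbb V$ be a non-trivial finite-dimensional irreducible representation of $G$, spinorial ones included. Then the long operator $D:V_0\to V_n$ of the pattern of $\mathbb V$ has no curved analogue.
\end{theorem}

In particular, neither of the two four-dimensional examples above has a curved analogue. Together with (E1) and (E2), Theorem~\ref{thm:main} gives at once the complete list.

\begin{theorem}\label{thm:list}
Let $n\ge4$ be even. A flat invariant operator of the classification admits a curved analogue if and only if it is not the long operator of a non-trivial $\mathbb V$.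
\end{theorem}

\subsection*{The method}
A universal formula has too many unknown coefficients to be tested term by term, so we use only two of its properties: it commutes with diffeomorphisms, and it can be differentiated with respect to the conformal structure. Sections of $\mathcal H$ are the infinitesimal deformations of the flat structure, and those of the form $KX$ are produced by flowing along a vector field $X$. The derivative $\Phi(H,f)$ of a curved analogue in the direction $H$ is therefore known when $H=KX$, and it is invariant under all conformal Killing fields. Section~\ref{sec:linear} establishes these two properties, and the rest of the paper shows that they are incompatible. Section~\ref{sec:example} does this by hand for $\Delta^{m+1}$ on $\mathcal E[1]$; the computation made there is the only one that the general case needs. Section~\ref{sec:modules} translates the problem into generalized Verma modules, Section~\ref{sec:proof} contains the proof, and Section~\ref{sec:consequences} shows that weaker notions of curved analogue fail too, and that curved translation of $\Delta^{n/2}$ is impossible.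

\section{Linearizing a curved analogue}\label{sec:linear}

\subsection*{Frames, pull-backs and the action of $\mathfrak g$}
The complexified Lie algebra $\mathfrak g=\mathfrak{so}(n+2,\mathbb C)$ of $G$ decomposes as $\mathfrak g_{-1}\oplus\mathfrak g_0\oplus\mathfrak g_1$ into the eigenspaces of a \emph{grading element} $Z\in\mathfrak g_0$. Here $\mathfrak g_{\pm1}\cong\mathbb C^n$ are abelian, $\mathfrak g_0=\mathbb CZ\oplus\mathfrak{so}(n,\mathbb C)$, and $\mathfrak p=\mathfrak g_0\oplus\mathfrak g_1$ is the complexified Lie algebra of $P$. The action on $\mathfrak g_{-1}$ identifies $\mathfrak g_0$ with $\mathfrak{co}(n)=\mathbb CI\oplus\mathfrak{so}(n,\mathbb C)$ and $Z$ with $-I$. The corresponding subgroup $G_0\subset P$ is $\mathbb R_{>0}\times SO(n)$ or $\mathbb R_{>0}\times\mathrm{Spin}(n)$.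

An irreducible bundle $\mathcal B$ is given by an irreducible representation $E$ of $G_0$; let $\pi_E$ be the action of $\mathfrak{co}(n)$ on $E$. On $(M,c)$, a \emph{conformal frame} is an oriented linear isomorphism $u:\mathbb R^n\to T_xM$ that is orthonormal for some metric in $c$, and $\mathcal B_c$ consists of the classes $[u,e]$ with $[uh,e]=[u,he]$ for $h\in G_0$. For $\mathcal E[w]$ one has $\pi_E(I)=w$, because replacing $g$ by $\Omega^2g$ replaces $u$ by $\Omega^{-1}u$. An orientation-preserving local diffeomorphism $\psi$ pulls sections of $\mathcal B_c$ back to sections of $\mathcal B_{\psi^*c}$: if $f(\psi(x))=[u,e]$, then $(\psi^*f)(x)=[(d\psi_x)^{-1}u,e]$.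

When spinors occur, $u$ ranges over spin frames, that is, over the elements of the double cover of the oriented frame bundle that lie over conformal frames, and $\psi$ comes with a lift to this cover. A continuous family of maps of the frame bundle that starts at the identity has a unique continuous lift starting at the identity. Flows are always lifted in this way.

On the flat model, $\mathcal B_{c_0}=G\times_PE$, with $\mathfrak g_1$ acting trivially on $E$. We work near the base point $o$, in the chart $\mathbb R^n\to S^n$, $x\mapsto\exp(x)o$, given by the real points of $\mathfrak g_{-1}$. There $c_0$ is the class of the Euclidean metric $\langle\cdot,\cdot\rangle$, and the frame $\partial=(\partial_1,\dots,\partial_n)$ identifies sections with $E$-valued functions. Each $a\in\mathfrak g$ has a fundamental vector field $\zeta_a$, which is a conformal Killing field: constant for $a\in\mathfrak g_{-1}$, linear with matrix in $\mathfrak{co}(n)$ for $a\in\mathfrak g_0$, and for $a\in\mathfrak g_1$ one of the \emph{special conformal fields}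
\begin{equation}\label{eq:special}
Y_b=2(b\cdot x)\,x-|x|^2\,b,\qquad \partial Y_b=2(b\cdot x)I+2(xb^{\top}-bx^{\top}),\qquad \operatorname{div}Y_b=2n\,(b\cdot x).
\end{equation}
Here $\partial X$ is the matrix with entries $(\partial X)_{ki}=\partial_iX_k$. Differentiating the action $(g\sigma)(x)=g\,\sigma(g^{-1}x)$ of $G$ gives an action of $\mathfrak g$ on germs of sections,
\[
a\cdot\sigma=-L_{\zeta_a}\sigma,\qquad\text{with}\qquad a\cdot\zeta_b=\zeta_{[a,b]},\qquad (p\cdot\sigma)(o)=p\,(\sigma(o))\quad(p\in\mathfrak p).
\]
A linear or bilinear operator is \emph{equivariant} if it commutes with this action; for a bilinear operator this means $a\cdot\Phi(H,f)=\Phi(a\cdot H,f)+\Phi(H,a\cdot f)$. Invariant operators are equivariant.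

\subsection*{Comparing the bundles of nearby structures}
To differentiate an operator with respect to the conformal structure, we need to identify the bundles on which it acts, and the identification must respect the symmetries of $c_0$. Let $A$ be a field of positive definite symmetric matrices, viewed as a section of $\mathrm{End}(T)$, and put $g_A=\langle A\,\cdot,\cdot\rangle$ and $c_A=[g_A]$. Since $g_A(A^{-1/2}\xi,A^{-1/2}\eta)=\langle\xi,\eta\rangle$, the map $u\mapsto A^{-1/2}u$ sends conformal frames of $c_0$ to conformal frames of $c_A$, and it commutes with the right action of $G_0$. Lifting it to spin frames along the path $I+s(A-I)$, $0\le s\le1$, we obtain isomorphisms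
\[
\beta_A:\mathcal B_{c_0}\to\mathcal B_{c_A},\qquad [u,e]\mapsto[A^{-1/2}u,e].
\]
Let $\varphi$ be a local conformal diffeomorphism of $c_0$ that belongs to a flow. Write $\varphi^*g_I=\Omega_\varphi^2g_I$ and $\varphi^*A=(d\varphi)^{-1}A\,d\varphi$. Then
\begin{equation}\label{eq:beta}
\varphi^*g_A=\Omega_\varphi^2\,g_{\varphi^*A},\qquad \varphi^*\beta_A=\beta_{\varphi^*A}\,\varphi^* .
\end{equation}
The first identity is the pull-back of $g_A=g_I(A\,\cdot,\cdot)$. The second holds on frames because $d\varphi$ is a multiple of an orthogonal matrix, so that $(d\varphi)^{-1}A^{-1/2}u=(\varphi^*A)^{-1/2}(d\varphi)^{-1}u$. It holds on spin frames because the two sides are lifts of the same map that depend continuously on $s$ and agree at $s=0$.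

Now let $X$ be an arbitrary vector field with local flow $\psi_t$. The Lie derivative along $X$ is not defined on $\mathcal B_{c_0}$, since $\psi_t$ moves $c_0$, but $\beta$ corrects this. Write
\[
\psi_t^*g_I=\Omega_t^2\,g_{A_t},\quad \det A_t=1,\qquad\qquad \mathcal L_Xf=\frac{d}{dt}\Big|_{0}\beta_{A_t}^{-1}\psi_t^*f .
\]

\begin{lemma}\label{lem:L}
We have $A_t=I+tKX+O(t^2)$ and
\begin{equation}\label{eq:L}
\mathcal L_Xf=X_i\partial_if-\pi_E(\mathrm{pr}\,\partial X)f,\qquad \mathrm{pr}\,J=\tfrac12(J-J^{\top})+\tfrac1n(\operatorname{tr}J)I .
\end{equation}
The linear operator $K$ and the bilinear operator $\mathcal L$ are equivariant, and $\mathcal L_{\zeta_a}f=L_{\zeta_a}f=-a\cdot f$.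
\end{lemma}

\begin{proof}
Let $J=\partial X$, so that $d\psi_t=I+tJ+O(t^2)$. The matrix $A_t$ is $(d\psi_t)^{\top}d\psi_t$ normalized to determinant $1$. Its derivative at $t=0$ is $J+J^{\top}-\frac2n(\operatorname{tr}J)I=KX$. The section $\beta_{A_t}^{-1}\psi_t^*f$ at $x$ is the class of the frame $A_t^{1/2}(d\psi_t)^{-1}\partial=\partial\cdot\bigl(I+t(\frac12KX-J)+O(t^2)\bigr)$ and the value $f(\psi_t(x))$. Since $\frac12KX-J=-\mathrm{pr}\,J$, the rule $[uh,e]=[u,he]$ gives \eqref{eq:L}.

For $\varphi$ as in \eqref{eq:beta}, the field $\varphi^*X$ has flow $\varphi^{-1}\psi_t\varphi$, which pulls $c_0$ back to $c_{\varphi^*A_t}$, and $\det\varphi^*A_t=1$. Hence $K\varphi^*X=\varphi^*KX$. By \eqref{eq:beta},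
\[
\beta_{\varphi^*A_t}^{-1}(\varphi^{-1}\psi_t\varphi)^*\varphi^*f=\beta_{\varphi^*A_t}^{-1}\varphi^*\psi_t^*f=\varphi^*\beta_{A_t}^{-1}\psi_t^*f,
\]
so $\mathcal L_{\varphi^*X}\varphi^*f=\varphi^*\mathcal L_Xf$. Differentiating along the flows of the real fields $\zeta_a$ and extending complex-linearly gives equivariance. For a real field $X=\zeta_a$ we have $A_t=I$, which gives the last formula.
\end{proof}

Two cases of \eqref{eq:L} will be used explicitly:
\begin{equation}\label{eq:Lcases}
\mathcal L_Xf=X_i\partial_if-\tfrac wn(\operatorname{div}X)f\ \text{ on }\mathcal E[w],\qquad L_YH=Y_i\partial_iH+H\,\partial Y-\partial Y\,H\ \text{ on }\mathcal H,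
\end{equation}
the latter for conformal Killing fields $Y$.

\subsection*{First-order extensions}
We isolate the properties of a curved analogue that the proof uses. Let $\mathcal B,\mathcal B'$ be irreducible bundles. Consider an assignment $g\mapsto D_g$ of a linear differential operator $D_g:\mathcal B_{[g]}\to\mathcal B'_{[g]}$ to each Riemannian metric $g$ on an open subset of $\mathbb R^n$. It is \emph{natural} if
\begin{itemize}
\item[(N)] $D_{\psi^*g}\,\psi^*=\psi^*D_g$ for orientation-preserving local diffeomorphisms $\psi$ (lifted to spin frames when necessary);
\item[(S)] in the frame $A^{-1/2}\partial$, the operator $D_{g_A}$ has bounded order, and its coefficients are smooth functions of finitely many derivatives of $A$.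
\end{itemize}
It \emph{extends} the invariant operator $D:\mathcal B\to\mathcal B'$ if $D_g=D$ for all $g\in c_0$. It is \emph{conformally invariant to first order} if
\begin{itemize}
\item[(I)] for each positive function $\Omega$ and each smooth family of metrics $g_t$ that starts in $c_0$, the coefficients of $D_{\Omega^2g_t}-D_{g_t}$ are $O(t^2)$.
\end{itemize}
A curved analogue has all these properties. It satisfies (N) because $\psi^*$ carries the connection and curvature of $g$ to those of $\psi^*g$ and the same formula is used for both metrics. It satisfies (S) because the components of the connection, the curvature and its derivatives in the frame $A^{-1/2}\partial$ are smooth functions of finitely many derivatives of $A$. It satisfies (I) because $D_{\Omega^2g}=D_g$.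

\begin{definition}\label{def:ext}
A \emph{first-order extension} of an invariant operator $D:\mathcal B\to\mathcal B'$ is an equivariant bilinear differential operator $\Phi:\mathcal H\times\mathcal B\to\mathcal B'$ on the flat model such that, for all vector fields $X$ and sections $f$,
\begin{equation}\label{eq:nat}
\Phi(KX,f)=\mathcal L_X(Df)-D(\mathcal L_Xf).
\end{equation}
\end{definition}

The right side of \eqref{eq:nat} measures the failure of $D$ to commute with $X$, and it vanishes for $X=\zeta_a$. The definition asks that this failure depend on $X$ only through $KX$, by an equivariant differential operator.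

\begin{proposition}\label{prop:linear}
If $D$ is extended by a natural assignment $g\mapsto D_g$ that is conformally invariant to first order, in particular if $D$ admits a curved analogue, then $D$ has a first-order extension.
\end{proposition}

\begin{proof}
Put $\mathcal D(A,\Omega)=\beta_A^{-1}D_{\Omega^2g_A}\beta_A$, an operator between the fixed bundles $\mathcal B_{c_0}$ and $\mathcal B'_{c_0}$. We have $\Omega^2g_A=g_{\Omega^2A}$, and $\beta_{\Omega^2A}$ differs from $\beta_A$ by a power of $\Omega$. So by (S) the coefficients of $\mathcal D(A,\Omega)$ in the frame $\partial$ are smooth functions of finitely many derivatives of $A$ and $\Omega$. Also $\mathcal D(I,\Omega)=D$ for all $\Omega$. For a real section $H$ of $\mathcal H$ define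
\[
\Phi(H,f)=\frac{d}{dt}\Big|_0\mathcal D(I+tH,\Omega)f .
\]
By (I) this does not depend on $\Omega$. By the chain rule it is a bilinear differential operator, which we extend to complex $H$.

For $\varphi$ as in \eqref{eq:beta}, that equation and (N) give
\[
\varphi^*\bigl(\mathcal D(A,1)f\bigr)=\beta_{\varphi^*A}^{-1}\,\varphi^*D_{g_A}\beta_Af=\beta_{\varphi^*A}^{-1}D_{\varphi^*g_A}\beta_{\varphi^*A}\,\varphi^*f=\mathcal D(\varphi^*A,\Omega_\varphi)\,\varphi^*f .
\]
Setting $A=I+tH$ and differentiating yields $\varphi^*\Phi(H,f)=\Phi(\varphi^*H,\varphi^*f)$. Differentiating this along the flows of the fields $\zeta_a$ yields equivariance.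

For the flow $\psi_t$ of a real vector field $X$, property (N) gives
\[
\mathcal D(A_t,\Omega_t)\bigl(\beta_{A_t}^{-1}\psi_t^*f\bigr)=\beta_{A_t}^{-1}D_{\psi_t^*g_I}\psi_t^*f=\beta_{A_t}^{-1}\psi_t^*Df .
\]
By the chain rule, the derivative of $\mathcal D(A_t,\Omega_t)$ at $t=0$ is the sum of the derivatives in $A$ and in $\Omega$. The first is $\Phi(KX,\cdot)$ by Lemma~\ref{lem:L}, and the second vanishes because $\mathcal D(I,\Omega)=D$. So $\Phi(KX,f)+D\mathcal L_Xf=\mathcal L_XDf$. This identity is bilinear in $(X,f)$, so it holds for complex $X$ as well.
\end{proof}

Theorem~\ref{thm:main} follows from Proposition~\ref{prop:linear} and the next statement, which concerns the flat model alone and is proved in Section~\ref{sec:proof}.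

\begin{theorem}\label{thm:first}
Let $n\ge4$ be even and let $D:V_0\to V_n$ be the long operator of the pattern of $\mathbb V$. Then $D$ has a first-order extension if and only if $\mathbb V$ is trivial.
\end{theorem}

\section{The operator $\Delta^{m+1}$ on $\mathcal E[1]$}\label{sec:example}

The long operator of the standard representation $\mathbb C^{n+2}$ is $\Delta^{m+1}:\mathcal E[1]\to\mathcal E[-n-1]$, where $\Delta=\sum\partial_i^2$ (see Section~\ref{sec:modules}). For $n=4$ this is Graham's operator $\Delta^3$, and the reader may take $n=4$ throughout this section. We begin with the computation that carries the obstruction. Let $S^2_0\mathbb C^n$ be the space of trace-free symmetric matrices, which is the fiber of $\mathcal H$, and put $(\operatorname{div}H)_i=\partial_jH_{ij}$.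

\begin{lemma}\label{lem:test}
Let $Q$ be an $SO(n)$-equivariant linear map to $\mathbb C^n$ from the space of homogeneous polynomials of degree $n+1$ on $\mathbb R^n$ with values in $S^2_0\mathbb C^n$. Then there are constants $q_1,q_2$ with
\begin{equation}\label{eq:Q}
Q_i(H)=q_1\,\Delta^m(\operatorname{div}H)_i+q_2\,\partial_i\Delta^{m-1}\operatorname{div}\operatorname{div}H .
\end{equation}
Moreover, for $Y=Y_{e_1}$ and $H=x_3^n\,(e_1e_2^{\top}+e_2e_1^{\top})$,
\begin{equation}\label{eq:test}
Q_2(L_YH)=-2n\cdot n!\;q_1 .
\end{equation}
\end{lemma}

\begin{proof}
Write $Q(H)=\widehat Q(\partial)H$, where $\widehat Q(\xi)\in\mathrm{Hom}(S^2_0\mathbb C^n,\mathbb C^n)$ is a homogeneous polynomial of degree $n+1$ in $\xi$. For real $\xi\ne0$, the map $\widehat Q(\xi)$ commutes with the stabilizer $SO(n-1)$ of $\xi$. Under this group $S^2_0\mathbb C^n=\mathbb C\oplus\mathbb C^{n-1}\oplus S^2_0\mathbb C^{n-1}$ and $\mathbb C^n=\mathbb C\oplus\mathbb C^{n-1}$. Since $n-1\ge3$, the three summands are irreducible and have different dimensions. By Schur's lemma, $\widehat Q(\xi)$ lies in a two-dimensional space, which is spanned by $H_0\mapsto H_0\xi$ and $H_0\mapsto(\xi\cdot H_0\xi)\,\xi$.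 The two coefficients are constant on spheres by equivariance, so by homogeneity they are $q_1|\xi|^n$ and $q_2|\xi|^{n-2}$. This is \eqref{eq:Q}.

Let $H_0=e_1e_2^{\top}+e_2e_1^{\top}$. By \eqref{eq:special}, $Y_i\partial_i\,x_3^n=nx_3^{n-1}Y_3=2nx_1x_3^n$, and the scalar part of $\partial Y$ drops out of the commutator in \eqref{eq:Lcases}. So $L_YH=x_3^nN$, with
\[
N=2nx_1H_0+2\bigl((H_0x)e_1^{\top}+e_1(H_0x)^{\top}\bigr)-2\bigl(e_2x^{\top}+xe_2^{\top}\bigr),\qquad H_0x=x_2e_1+x_1e_2 .
\]
The non-zero entries of $N$ are
\[
N_{11}=4x_2,\qquad N_{22}=-4x_2,\qquad N_{12}=N_{21}=2nx_1,\qquad N_{2k}=N_{k2}=-2x_k\quad(k\ge3).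
\]
In $x_3^nN$, the first row has divergence $\partial_1(4x_2x_3^n)+\partial_2(2nx_1x_3^n)=0$, and row $k\ge3$ has divergence $\partial_2(-2x_kx_3^n)=0$. The second row has divergence $\bigl(2n-4-2(n+1)-2(n-3)\bigr)x_3^n=-2nx_3^n$. Thus $\operatorname{div}L_YH=-2nx_3^n\,e_2$ and $\operatorname{div}\operatorname{div}L_YH=0$, and $\Delta^mx_3^n=n!$ gives \eqref{eq:test}.
\end{proof}

\begin{proposition}\label{prop:example}
The operator $\Delta^{m+1}:\mathcal E[1]\to\mathcal E[-n-1]$ has no first-order extension.
\end{proposition}

\begin{proof}
Suppose $\Phi$ is one. The coordinate functions $x_i$, viewed as sections of $\mathcal E[1]$, are killed by $\Delta^{m+1}$. We evaluate $\Phi$ on them and set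
\[
Q_i(H)=\Phi(H,x_i)(0).
\]
Equivariance says $L_Y\Phi(H,f)=\Phi(L_YH,f)+\Phi(H,L_Yf)$ for conformal Killing fields $Y$. We apply this to three kinds of fields, using \eqref{eq:Lcases}.

\emph{Dilation and rotations fix the shape of $Q$.} For $Y=x_k\partial_k$ we have $L_Yx_i=x_i-x_i=0$ on $\mathcal E[1]$, $L_YH=x_k\partial_kH$, and $(L_Yh)(0)=(n+1)h(0)$ on $\mathcal E[-n-1]$. Hence $Q(x_k\partial_kH)=(n+1)Q(H)$, so $Q$ depends only on the Taylor terms of degree $n+1$. For $Y=Bx$ with $B\in\mathfrak{so}(n)$ we have $(L_Yh)(0)=0$ and $L_Yx_i=B_{ik}x_k$, so $Q(L_YH)=-BQ(H)$ and $Q$ is $SO(n)$-equivariant. Thus $Q$ has the form \eqref{eq:Q}.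

\emph{Naturality makes $Q$ non-zero.} Take $X=x_1^{n+2}e_2$, which is divergence-free. Then $\operatorname{div}KX=\Delta X$, $\operatorname{div}\operatorname{div}KX=0$, and $\mathcal L_Xx_2=x_1^{n+2}$. So $Q_2(KX)=q_1\,(n+2)!$ by \eqref{eq:Q}, while $Q_2(KX)=-\Delta^{m+1}x_1^{n+2}=-(n+2)!$ by \eqref{eq:nat}. Hence $q_1=-1$.

\emph{Special conformal fields give the contradiction.} For $Y=Y_{e_1}$ we have $L_Yx_2=Y_2-2x_1x_2=0$, and $(L_Yh)(0)=0$ because $Y$ and $\operatorname{div}Y$ vanish at $0$. So $Q_2(L_YH)=0$ for all $H$, and \eqref{eq:test} gives $q_1=0$.
\end{proof}

With Proposition~\ref{prop:linear}, the case $n=4$ recovers Graham's theorem. The map $Q$ takes $n+1$ derivatives of a section of $\mathcal H$ and has one free index, as an invariant operator $\mathcal H\to T^*[-n]$ would. For general $\mathbb V$ there is no formula for $D$ and no evident choice of solutions $x_i$. We need a substitute for the $x_i$, a way to extract from $\Phi$ an equivariant operator $\mathcal H\to T^*[-n]$, and a reason that it is non-zero. The last two are supplied by the structure of generalized Verma modules.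

\section{Jets and generalized Verma modules}\label{sec:modules}

\subsection*{Standard facts}
Fix a Cartan subalgebra $\mathfrak h\subset\mathfrak g_0$ and write weights as $\mu=(\mu_1|\mu_2,\dots,\mu_{m+1})=\sum\mu_i\varepsilon_i$, where $\mu_1$ is the eigenvalue of $Z$. The roots are $\pm\varepsilon_i\pm\varepsilon_j$ with $i\ne j$. We take $\varepsilon_i\pm\varepsilon_j$, $i<j$, as positive roots, so that the Borel subalgebra $\mathfrak b=\mathfrak h\oplus\mathfrak n^+$ lies in $\mathfrak p$. Half the sum of the positive roots is $\rho=(m,m-1,\dots,1,0)$, and the Weyl group $W$ consists of the permutations of the entries combined with an even number of sign changes. We write $\nu>\mu$ if $\nu-\mu$ is a non-empty sum of positive roots. A weight $\mu$ is \emph{$\mathfrak p$-dominant} if it is the highest weight of a finite-dimensional irreducible $\mathfrak g_0$-module $F_\mu$. In that case the entries $b_i$ of $\mu+\rho$ satisfy $b_2>\dots>b_m>|b_{m+1}|$. Letting $\mathfrak g_1$ act trivially on $F_\mu$, we form the \emph{generalized Verma module}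
\[
M_{\mathfrak p}(\mu)=U(\mathfrak g)\otimes_{U(\mathfrak p)}F_\mu .
\]
Let $S=U(\mathfrak g_{-1})$, a polynomial ring in $n$ variables. The category $\mathcal O^{\mathfrak p}$ consists of the finitely generated $\mathfrak g$-modules that are sums of $\mathfrak h$-weight spaces and in which each vector generates a finite-dimensional $\mathfrak p$-submodule. It contains the $M_{\mathfrak p}(\mu)$ and the finite-dimensional modules, and it is closed under submodules, quotients, and tensor products with finite-dimensional modules. A \emph{singular vector} is a non-zero weight vector killed by $\mathfrak n^+$.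
\begin{itemize}
\item[(V1)] By the Poincar\'e--Birkhoff--Witt (PBW) theorem, induction from $\mathfrak p$ to $\mathfrak g$ is exact and $M_{\mathfrak p}(\mu)\cong S\otimes F_\mu$ is free over $S$ of rank $\dim F_\mu$. It is generated by its one-dimensional $\mu$-weight space. Hence its endomorphisms are scalars, and it has a unique maximal submodule.
\item[(V2)] Let $Q\in\mathcal O^{\mathfrak p}$. A non-zero finite-dimensional $\mathfrak b$-stable subspace contains a singular vector, namely any vector of maximal weight. If $x$ is singular of weight $\nu$, then $U(\mathfrak g_0)x$ is a finite-dimensional highest weight module, hence $F_\nu$, and $\mathfrak g_1$ kills it because the kernel of $\mathfrak g_1$ is $\mathfrak g_0$-stable. So $\nu$ is $\mathfrak p$-dominant, and there is a homomorphism $M_{\mathfrak p}(\nu)\to Q$ sending the highest weight vector to $x$.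
\item[(V3)] The center of $U(\mathfrak g)$ acts on a singular vector of weight $\nu$, and on the module it generates, by a character $\chi_\nu$. By Harish-Chandra's theorem, $\chi_\nu=\chi_\mu$ if and only if $\nu+\rho\in W(\mu+\rho)$. Each $Q\in\mathcal O^{\mathfrak p}$ is the direct sum of its generalized eigenspaces $Q^\chi$. Homomorphisms preserve these components, so $Q\mapsto Q^\chi$ is exact.
\item[(V4)] For a finite-dimensional $\mathfrak g$-module $\mathbb U$ there is an isomorphism $M_{\mathfrak p}(\mu)\otimes\mathbb U\cong U(\mathfrak g)\otimes_{U(\mathfrak p)}(F_\mu\otimes\mathbb U)$. A composition series of the $\mathfrak p$-module $F_\mu\otimes\mathbb U$ therefore induces a filtration of $M_{\mathfrak p}(\mu)\otimes\mathbb U$ with quotients $M_{\mathfrak p}(\nu)$, one for each summand $F_\nu$ of the $\mathfrak g_0$-module $F_\mu\otimes\mathbb U$.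
\end{itemize}

\subsection*{Modules as functionals on jets}
Let $\mathcal B$ be an irreducible bundle with fiber $E$, let $E^*=F_\mu$, and put $M(\mathcal B)=M_{\mathfrak p}(\mu)$. Let $\mathfrak g$ act on linear functionals of germs of sections by $(a\ell)(\sigma)=-\ell(a\cdot\sigma)$, and let $\tau$ be the anti-automorphism of $U(\mathfrak g)$ with $a^\tau=-a$ on $\mathfrak g$. Define
\[
\langle u\otimes e,\sigma\rangle=\langle e,(u^\tau\sigma)(o)\rangle\qquad(u\in U(\mathfrak g),\ e\in E^*).
\]
This is well defined, because $\langle e,((up)^\tau\sigma)(o)\rangle=-\langle e,p\,(u^\tau\sigma)(o)\rangle=\langle pe,(u^\tau\sigma)(o)\rangle$ for $p\in\mathfrak p$. It is equivariant, because $(au)^\tau=-u^\tau a$. An element $y\in\mathfrak g_{-1}$ acts on $E$-valued functions by $-\partial_y$, so $\langle y_1\cdots y_k\otimes e,\sigma\rangle=\langle e,\partial_{y_1}\cdots\partial_{y_k}\sigma(0)\rangle$. By (V1), the pairing identifies $M(\mathcal B)$ with the space of all linear functionals that depend on a finite jet at $o$.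

An equivariant differential operator $A:\mathcal B\to\mathcal B'$ has a transpose $A^{\mathsf t}:M(\mathcal B')\to M(\mathcal B)$, $A^{\mathsf t}\ell=\ell\circ A$, which is a $\mathfrak g$-homomorphism. Since $A$ commutes with all $\partial_y$, it has constant coefficients, so $A\neq0$ implies $A^{\mathsf t}\ne0$. Conversely, let $\phi:M(\mathcal B')\to M(\mathcal B)$ be a homomorphism. The functionals $\phi(1\otimes e)$ define a constant-coefficient operator $A$ with $\langle\phi(1\otimes e),\sigma\rangle=\langle e,(A\sigma)(0)\rangle$, and $S$-linearity gives $\langle\phi\ell,\sigma\rangle=\langle\ell,A\sigma\rangle$ for all $\ell$. Because $\phi$ commutes with $\mathfrak g$, the sections $A(a\cdot\sigma)$ and $a\cdot A\sigma$ have the same jet at $o$. Comparing eigenvalues of $Z$ shows that $A$ is homogeneous of order $\mu_1-\mu'_1$, where $\mu,\mu'$ are the highest weights of the two modules.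

\subsection*{The two ends of a pattern}
Let $\lambda$ be the highest weight of $\mathbb V^*$ and $a=\lambda+\rho$, so that $a_1>a_2>\dots>a_m>|a_{m+1}|$. The bundles of the pattern of $\mathbb V$ are those whose modules are $M_{\mathfrak p}(\mu)$ with $\mu$ $\mathfrak p$-dominant and $\mu+\rho\in Wa$. In order of level, the first entries of $\mu+\rho$ are $a_1,\dots,a_m,\pm a_{m+1},-a_m,\dots,-a_1$, with the two middle ones at level $m$. Let $r\in W$ change the signs of the first and last entries. If the first entry of $\mu+\rho$ is $-a_1$, the others are a permutation of $a_2,\dots,a_{m+1}$ with an odd number of sign changes, and $\mathfrak p$-dominance leaves only $\mu+\rho=ra$. Hence $M_0(\mathbb V):=M(V_0)=M_{\mathfrak p}(\lambda)$ and $M_n(\mathbb V):=M(V_n)=M_{\mathfrak p}(\bar\lambda)$, where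
\begin{equation}\label{eq:bar}
\bar\lambda=r(\lambda+\rho)-\rho=(-\lambda_1-n\,|\,\lambda_2,\dots,\lambda_m,-\lambda_{m+1}).
\end{equation}
The long operator thus has order $2\lambda_1+n$, which is smallest for trivial $\mathbb V$.

The module of $\mathcal E[w]$ is $M_{\mathfrak p}(w|0,\dots,0)$, because $Z=-I$ acts by $-w$ on the fiber. For the standard representation $\lambda=(1|0,\dots,0)$, so $V_0=\mathcal E[1]$ and $V_n=\mathcal E[-n-1]$. The long operator then has a rotation-invariant homogeneous symbol of degree $n+2$ and is a multiple of $\Delta^{m+1}$. For the adjoint representation $\lambda=\theta=(1|1,0,\dots,0)$, and the three modules we need are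
\[
\begin{array}{lll}
M_0(\mathfrak g)=M_{\mathfrak p}(1|1,0,\dots,0)&=M(T),\\[2pt]
M_1(\mathfrak g)=M_{\mathfrak p}(0|2,0,\dots,0)&=M(\mathcal H),\\[2pt]
M_n(\mathfrak g)=M_{\mathfrak p}(-n-1|1,0,\dots,0)&=M(T^*[-n]).
\end{array}
\]

The fibers of $V_0$ and $V_n$ can be read off from $\mathbb V$. If $v^-$ is a lowest weight vector of $\mathbb V$, then $\mathbb V=U(\mathfrak g_1)U(\mathfrak g_0)v^-$ by PBW. So $\mathbb V/\mathfrak g_1\mathbb V\cong U(\mathfrak g_0)v^-$ is irreducible and is the lowest eigenspace of $Z$. Its dual is the kernel of $\mathfrak g_1$ in $\mathbb V^*$, which contains the highest weight vector and is therefore $F_\lambda$. Thus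
\begin{equation}\label{eq:V0}
V_0=V_0(\mathbb V)=G\times_P(\mathbb V/\mathfrak g_1\mathbb V).
\end{equation}
Apply this to $\mathbb V^*$. The element $r$ permutes the weights of $\mathbb V^*$, reverses the sign of the first entry, and permutes the positive roots of $\mathfrak g_0$. So it sends the highest weight $\lambda$ of the highest eigenspace of $Z$ to the highest weight of the lowest one:
\begin{equation}\label{eq:Vn}
\mathbb V^*/\mathfrak g_1\mathbb V^*\cong F_{r\lambda},\qquad\text{hence}\qquad V_n(\mathbb V)\cong V_0(\mathbb V^*)^*\otimes\Lambda^n .
\end{equation}
The second statement holds because the dual fiber of the right side has highest weight $r\lambda+(-n|0,\dots,0)=\bar\lambda$.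

\begin{lemma}\label{lem:simple}
The module $M_n(\mathbb V)$ is simple and infinite-dimensional.
\end{lemma}

\begin{proof}
It is a non-zero free $S$-module, hence infinite-dimensional. By (V2) and (V3), a non-zero submodule contains a singular vector of a $\mathfrak p$-dominant weight $\mu$ with $\mu+\rho\in Wa$. All weights of $M_n(\mathbb V)$ have first entry at most $\bar\lambda_1$, so the first entry of $\mu+\rho$ is at most $-a_1$. The entries of elements of $Wa$ are among $\pm a_i$, so it equals $-a_1$, and $\mu=\bar\lambda$ as shown before \eqref{eq:bar}. By (V1) the singular vector generates $M_n(\mathbb V)$.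
\end{proof}

The next lemma contains the property of long operators that drives the proof. The bundles $V_0$ and $V_n$ have the same rank, so the symbol of $D$ is a square matrix, and simplicity forces its determinant to be non-zero. The cokernel of $D^{\mathsf t}$ is then a torsion $S$-module, and a simple module that is free over $S$ cannot map to it.

\begin{lemma}\label{lem:lift}
Let $\phi:M_n(\mathbb V)\to M_0(\mathbb V)$ be a non-zero homomorphism, $\mathbb U$ a finite-dimensional $\mathfrak g$-module, and $\mathbb V'$ a finite-dimensional irreducible one. Then $\phi\otimes1:M_n(\mathbb V)\otimes\mathbb U\to M_0(\mathbb V)\otimes\mathbb U$ is injective, and every homomorphism $\eta:M_n(\mathbb V')\to M_0(\mathbb V)\otimes\mathbb U$ has the form $\eta=(\phi\otimes1)j$ for a homomorphism $j:M_n(\mathbb V')\to M_n(\mathbb V)\otimes\mathbb U$.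
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:simple}, $\phi$ is injective, and so is $\phi\otimes1$. By \eqref{eq:bar}, the $\mathfrak{so}(n)$-highest weights of $F_\lambda$ and $F_{\bar\lambda}$ differ by the sign of the last entry. They are exchanged by the outer automorphism of $\mathfrak{so}(n)$, so $\dim F_\lambda=\dim F_{\bar\lambda}$. Thus $\phi$ is an injective map of free $S$-modules of equal finite rank. It stays injective over the fraction field of $S$, so its determinant $d\in S$ is non-zero. The identity $\phi\circ\mathrm{adj}(\phi)=d$ shows that $d$ kills $C=M_0(\mathbb V)/\phi M_n(\mathbb V)$.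

On $C\otimes\mathbb U$ the ring $S$ acts diagonally, so $d$ itself need not act by zero, but a power of it does. Since $\mathfrak g_{-1}$ lowers the eigenvalues of $Z$, the space $\mathbb U$ has a finite filtration by $\mathfrak g_{-1}$-submodules $\mathbb U_k$ with trivial action on the quotients. The subspaces $C\otimes\mathbb U_k$ are $S$-submodules, and their successive quotients are direct sums of copies of $C$. So $d^N(C\otimes\mathbb U)=0$, where $N$ is the length of the filtration.

A non-zero homomorphism $M_n(\mathbb V')\to C\otimes\mathbb U$ would be injective by Lemma~\ref{lem:simple}. This is impossible, since $d^N$ acts injectively on the free module $M_n(\mathbb V')$. Hence $\eta$ has image in the kernel of $M_0(\mathbb V)\otimes\mathbb U\to C\otimes\mathbb U$, which is the image of $\phi\otimes1$, and $j=(\phi\otimes1)^{-1}\eta$.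
\end{proof}

We can now describe translation from $\Delta^m$ algebraically. This also confirms the existence and uniqueness built into the definition of the long operator.

\begin{lemma}\label{lem:translate}
We have $(M_0(\mathbb C)\otimes\mathbb V^*)^{\chi_\lambda}\cong M_0(\mathbb V)$ and $(M_n(\mathbb C)\otimes\mathbb V^*)^{\chi_\lambda}\cong M_n(\mathbb V)$. The space $\mathrm{Hom}_{\mathfrak g}(M_n(\mathbb V),M_0(\mathbb V))$ is one-dimensional, spanned by the restriction of $(\Delta^m)^{\mathsf t}\otimes1$ to these components.
\end{lemma}

\begin{proof}
For a weight $\gamma$ of $\mathbb V^*$ we have $|\gamma|\le|\lambda|$, and $(\gamma,\rho)<(\lambda,\rho)$ unless $\gamma=\lambda$, because $\lambda-\gamma$ is a sum of positive roots. So $|\gamma+\rho|=|\lambda+\rho|$ forces $\gamma=\lambda$. The highest weights of $M_0(\mathbb C)$ and $M_n(\mathbb C)$ are $0$ and $r\rho-\rho$, and their fibers are one-dimensional. By (V4), the two tensor products are filtered by the modules $M_{\mathfrak p}(\gamma)$, respectively $M_{\mathfrak p}(r\rho-\rho+\gamma)$, where $F_\gamma$ runs over the $\mathfrak g_0$-summands of $\mathbb V^*$. By (V3), such a module contributes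 to the $\chi_\lambda$-component only if $|\gamma+\rho|$, respectively $|r\rho+\gamma|=|\rho+r\gamma|$, equals $|\lambda+\rho|$. This means $\gamma=\lambda$, respectively $\gamma=r\lambda$. These summands occur, as the highest and lowest eigenspaces of $Z$, and they occur once because the weights $\lambda$ and $r\lambda$ have multiplicity one. The corresponding modules are $M_{\mathfrak p}(\lambda)$ and $M_{\mathfrak p}(\bar\lambda)$, and exactness gives the first claim.

The map $(\Delta^m)^{\mathsf t}\otimes1$ is injective by Lemma~\ref{lem:lift}, so its restriction $\phi$ is non-zero. By the same lemma with $\mathbb U=\mathbb C$ and $\mathbb V'=\mathbb V$, any other homomorphism is $\phi j$ with $j\in\mathrm{End}\,M_n(\mathbb V)=\mathbb C$.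
\end{proof}

Let $\iota:M_n(\mathfrak g)\to M_0(\mathfrak g)$ be the transpose of the long operator $T\to T^*[-n]$ of the adjoint pattern; it is non-zero. Two facts about this pattern remain.

\begin{lemma}\label{lem:split}
For every surjective homomorphism $q:Q\to M_0(\mathfrak g)$ with $Q\in\mathcal O^{\mathfrak p}$ there is a homomorphism $s:M_0(\mathfrak g)\to Q$ with $qs=\mathrm{id}$.
\end{lemma}

\begin{proof}
Let $x_0$ be the highest weight vector of $M_0(\mathfrak g)$. By (V3) there is $x\in Q^{\chi_\theta}$ of weight $\theta$ with $q(x)=x_0$. If $\mathfrak n^+x\ne0$, the finite-dimensional $\mathfrak b$-stable space $U(\mathfrak n^+)\mathfrak n^+x\subset Q^{\chi_\theta}$ contains a singular vector, of a weight $\nu>\theta$ with $\nu+\rho\in W(\theta+\rho)$. This is impossible, because the dominant weight $\theta+\rho$ is the largest element of its orbit. So $x$ is singular, and (V2) gives $s$ with $s(x_0)=x$. Then $qs$ fixes the generator $x_0$.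
\end{proof}

\begin{proposition}\label{prop:none}
$\mathrm{Hom}_{\mathfrak g}(M_n(\mathfrak g),M_1(\mathfrak g))=0$. In particular, $\iota$ does not factor through $K^{\mathsf t}:M_1(\mathfrak g)\to M_0(\mathfrak g)$.
\end{proposition}

\begin{proof}
Let $\phi$ be such a homomorphism and $Q:\mathcal H\to T^*[-n]$ the corresponding constant-coefficient operator. It is homogeneous of order $n+1$ and commutes with $\mathfrak{so}(n)$ at $o$, so it is given by \eqref{eq:Q}. For $Y=Y_{e_1}$, equivariance at $o$ gives $Q(L_YH)(0)=(L_YQH)(0)$. The right side is zero by \eqref{eq:L}, since $Y$ and $\partial Y$ vanish at $0$. By \eqref{eq:test}, $q_1=0$. Then $QH$ is a gradient, so $\phi$ kills the non-zero functional $\omega\mapsto(\partial_1\omega_2-\partial_2\omega_1)(0)$ in $M_n(\mathfrak g)$. As $M_n(\mathfrak g)$ is simple, $\phi=0$.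
\end{proof}

\section{Proof of Theorem~\ref{thm:first}}\label{sec:proof}

If $\mathbb V$ is trivial, (E1) and Proposition~\ref{prop:linear} provide a first-order extension. Let $\mathbb V$ be non-trivial and suppose $\Phi$ is a first-order extension of $D$. We show that $\iota$ factors through $K^{\mathsf t}$, contradicting Proposition~\ref{prop:none}.

\subsection*{Flat solutions}
The role of the functions $x_i$ is taken by the copy of $\mathbb V$ inside the sections of $V_0$. Using \eqref{eq:V0}, define
\[
f_v(gP)=[g,\ g^{-1}v+\mathfrak g_1\mathbb V]\qquad(v\in\mathbb V).
\]
Then $gf_v=f_{gv}$, so $a\cdot f_v=f_{av}$. The vectors $v$ for which $f_v$ has zero jet at $o$ form a submodule, since $\mathfrak g$ acts by differential operators. It is proper, since $f_v(o)=v+\mathfrak g_1\mathbb V$. Hence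
\begin{equation}\label{eq:jet}
f_v\text{ has non-zero jet at }o\text{ for every }v\ne0 .
\end{equation}
The map $M_n(\mathbb V)\to\mathbb V^*$, $\ell\mapsto(v\mapsto\langle\ell,Df_v\rangle)$, is a homomorphism, because $\langle a\ell,Df_v\rangle=-\langle\ell,a\cdot Df_v\rangle=-\langle\ell,Df_{av}\rangle$. Its source is simple and infinite-dimensional and its target is finite-dimensional, so it is zero. Thus $Df_v$ has zero jet at $o$, and \eqref{eq:nat} reduces to an identity of jets at $o$:
\begin{equation}\label{eq:nat2}
\Phi(KX,f_v)=-D(\mathcal L_Xf_v).
\end{equation}

\subsection*{Dualizing}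
Once $f$ is restricted to the finite-dimensional space of the $f_v$, both bilinear operators become linear operators, in $X$ and in $H$, and we can transpose them. Define
\begin{align*}
q&:M_0(\mathbb V)\otimes\mathbb V\to M_0(\mathfrak g), & \langle q(\ell\otimes v),X\rangle&=\langle\ell,\mathcal L_Xf_v\rangle,\\
\Psi&:M_n(\mathbb V)\otimes\mathbb V\to M_1(\mathfrak g), & \langle\Psi(\ell\otimes v),H\rangle&=\langle\ell,\Phi(H,f_v)\rangle .
\end{align*}
The right sides depend on finite jets of $X$ and $H$ at $o$, so the maps are defined. Equivariance of $\mathcal L$ gives
\[
\langle a\,q(\ell\otimes v),X\rangle=-\langle\ell,\mathcal L_{a\cdot X}f_v\rangle=-\langle\ell,\,a\cdot\mathcal L_Xf_v-\mathcal L_Xf_{av}\rangle=\langle q(a\ell\otimes v+\ell\otimes av),X\rangle,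
\]
so $q$ is a homomorphism. The same line with $\Phi(H,\cdot)$ in place of $\mathcal L_X$ shows that $\Psi$ is one. For $\ell\in M_n(\mathbb V)$, equation \eqref{eq:nat2} gives
\[
\langle K^{\mathsf t}\Psi(\ell\otimes v),X\rangle=\langle\ell,\Phi(KX,f_v)\rangle=-\langle D^{\mathsf t}\ell,\mathcal L_Xf_v\rangle=-\langle q(D^{\mathsf t}\ell\otimes v),X\rangle,
\]
that is,
\begin{equation}\label{eq:square}
-K^{\mathsf t}\circ\Psi=q\circ(D^{\mathsf t}\otimes1).
\end{equation}
This is the right-hand square of the diagram below. We construct $s$ and $j$ so that the left-hand square commutes and the bottom row is the identity.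
\[
\begin{array}{ccccc}
M_n(\mathfrak g)&\xrightarrow{\ \ j\ \ }&M_n(\mathbb V)\otimes\mathbb V&\xrightarrow{\ \ \Psi\ \ }&M_1(\mathfrak g)\\[4pt]
\Big\downarrow{\scriptstyle\iota}&&\Big\downarrow{\scriptstyle D^{\mathsf t}\otimes1}&&\Big\downarrow{\scriptstyle -K^{\mathsf t}}\\[8pt]
M_0(\mathfrak g)&\xrightarrow{\ \ s\ \ }&M_0(\mathbb V)\otimes\mathbb V&\xrightarrow{\ \ q\ \ }&M_0(\mathfrak g)
\end{array}
\]

\subsection*{The map $q$ is surjective}
Surjectivity of $q$ says that the jet of $X$ can be recovered from the jets of the sections $\mathcal L_Xf_v$. Since $M_0(\mathfrak g)$ has a unique maximal submodule, it suffices to test this on conformal Killing fields. Define $\varepsilon:M_0(\mathfrak g)\to\mathfrak g^*$ by $\varepsilon(\ell)(a)=\langle\ell,\zeta_a\rangle$. It is a homomorphism to the coadjoint module, because $\langle b\ell,\zeta_a\rangle=-\langle\ell,\zeta_{[b,a]}\rangle$. It is non-zero, because $\zeta_a(o)\ne0$ for $0\ne a\in\mathfrak g_{-1}$. As $\mathfrak g$ is simple, $\mathfrak g^*$ is irreducible, so $\ker\varepsilon$ is a maximal submodule. By (V1) it contains every proper submodule. By Lemma~\ref{lem:L},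
\[
\varepsilon\bigl(q(\ell\otimes v)\bigr)(a)=\langle\ell,\mathcal L_{\zeta_a}f_v\rangle=-\langle\ell,f_{av}\rangle .
\]
Since $\mathbb V$ is non-trivial, $av\ne0$ for some $a$ and $v$, and by \eqref{eq:jet} some $\ell$ makes the right side non-zero. So the image of $q$ is not contained in $\ker\varepsilon$, and $q$ is surjective.

\subsection*{The maps $s$ and $j$}
The module $M_0(\mathbb V)\otimes\mathbb V$ lies in $\mathcal O^{\mathfrak p}$, so Lemma~\ref{lem:split} gives $s$ with $qs=\mathrm{id}$. The map $\Psi$ is defined only on $M_n(\mathbb V)\otimes\mathbb V$, so to use \eqref{eq:square} we must lift $s\iota$ through $D^{\mathsf t}\otimes1$. Lemma~\ref{lem:lift}, applied to $\phi=D^{\mathsf t}$, $\mathbb U=\mathbb V$, $\mathbb V'=\mathfrak g$ and $\eta=s\iota$, gives $j$ with $(D^{\mathsf t}\otimes1)j=s\iota$. Now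
\[
-K^{\mathsf t}\,(\Psi j)=q\,(D^{\mathsf t}\otimes1)\,j=q\,s\,\iota=\iota\ne0 .
\]
Hence $\Psi j:M_n(\mathfrak g)\to M_1(\mathfrak g)$ is non-zero, contradicting Proposition~\ref{prop:none}. This proves Theorem~\ref{thm:first}, and with it Theorems~\ref{thm:main} and~\ref{thm:list}. \qed

\begin{remark}\label{rem:hyp}
Non-triviality of $\mathbb V$ is used only for the surjectivity of $q$. For $\mathbb V=\mathbb C$ the sections $f_v$ are the constants, $\mathcal L_Xf_v=0$, so $q=0$ and \eqref{eq:square} gives no contradiction. That $D$ is a long operator is used for $Df_v=0$ and in Lemma~\ref{lem:lift}, which needs a simple source and fibers of equal dimension. The bound $n\ge4$ is used in Lemma~\ref{lem:test}, whose test needs three orthogonal directions, and in the simplicity of $\mathfrak g$.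
\end{remark}

\section{Weaker invariance and coupling to tractors}\label{sec:consequences}

Throughout this section, $D:V_0\to V_n$ is the long operator of a non-trivial $\mathbb V$, and \emph{natural} has the meaning of (N) and (S). Proposition~\ref{prop:linear} assumes less than Definition~\ref{def:curved}, so combining it with Theorem~\ref{thm:first} gives the following.

\begin{corollary}\label{cor:weak}
No natural assignment $g\mapsto D_g$ that extends $D$ is conformally invariant to first order. Thus there is no natural formula reducing to $D$ whose conformal invariance holds merely up to terms vanishing to second order at conformally flat metrics, and allowing smooth instead of polynomial dependence on finite jets of the metric does not help.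
\end{corollary}

\begin{corollary}\label{cor:vanish}
Every natural conformally invariant linear differential operator $V_0\to V_n$ vanishes on conformally flat structures.
\end{corollary}

\begin{proof}
Let $g\mapsto D'_g$ be such an operator. Its restriction $D'$ to $c_0$ commutes with pull-back by the flows of conformal Killing fields, so it is equivariant. By Lemma~\ref{lem:translate}, $(D')^{\mathsf t}=kD^{\mathsf t}$ for a constant $k$, and so $D'=kD$. If $k\ne0$, then $k^{-1}D'_g$ contradicts Corollary~\ref{cor:weak}. So $D'=0$. A conformally flat structure is locally $\psi^*c_0$ with $\psi$ orientation-preserving, and (N) shows that the operator vanishes on it.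
\end{proof}

Finally we return to the translation principle. A finite-dimensional $G$-module $\mathbb W$ determines on each conformal manifold a \emph{tractor bundle} $\mathcal W$ with a conformally invariant connection. For irreducible $\mathbb W$ there is a projection $\mathcal W\to V_0(\mathbb W)$ induced by $\mathbb W\to\mathbb W/\mathfrak g_1\mathbb W$. A metric in the conformal class identifies $\mathcal W$ with the sum of irreducible bundles given by the $G_0$-module $\mathbb W$, and naturality of operators on $\mathcal W$ is understood through this identification. On the flat model, $\mathcal W=G\times_P\mathbb W\cong S^n\times\mathbb W$ by $[g,v]\mapsto(gP,gv)$, and the tractor connection is the trivial connection of the product. We use one result of \v{C}ap, Slov\'ak and Sou\v{c}ek \cite{CSS}: for every non-trivial irreducible $\mathbb W$ there is a natural conformally invariant differential operator $L:V_0(\mathbb W)\to\mathcal W$ that splits the projection $\mathcal W\to V_0(\mathbb W)$.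

\begin{corollary}\label{cor:tractor}
Let $\mathbb W$ be a non-trivial irreducible $G$-module with tractor bundle $\mathcal W$. There is no natural conformally invariant operator $\Xi:\mathcal W\to\mathcal W\otimes\Lambda^n$ which on conformally flat structures is $\Delta^{n/2}$ coupled to the flat tractor connection.
\end{corollary}

\begin{proof}
Suppose $\Xi$ exists. Let $L$ and $L'$ be the splitting operators of $\mathbb W$ and $\mathbb W^*$, and let $L_*:\mathcal W\otimes\Lambda^n\to V_0(\mathbb W^*)^*\otimes\Lambda^n$ be the formal adjoint of $L':V_0(\mathbb W^*)\to\mathcal W^*$. It is characterized by $\int\langle L'\sigma,\omega\rangle=\int\langle\sigma,L_*\omega\rangle$ for compactly supported sections, an identity that involves no metric. So $L_*$ inherits (N) and conformal invariance from $L'$, and it inherits (S) by integration by parts. By \eqref{eq:Vn} its target is $V_n(\mathbb W)$. Hence $L_*\Xi L:V_0(\mathbb W)\to V_n(\mathbb W)$ is natural and conformally invariant. We show that it is non-zero on the flat model, contradicting Corollary~\ref{cor:vanish}.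

In the product trivialization, sections of $\mathcal W$ are $\mathbb W$-valued functions with the diagonal action of $\mathfrak g$. So the functionals on jets of $\mathcal W$ and of $\mathcal W\otimes\Lambda^n$ form the modules $M_0(\mathbb C)\otimes\mathbb W^*$ and $M_n(\mathbb C)\otimes\mathbb W^*$, and $\Xi=\Delta^m\otimes1$. The operators $L$ and $L_*$ are equivariant, and the transpose of $L_*\Xi L$ is the composite
\[
M_n(\mathbb W)\xrightarrow{\ L_*^{\mathsf t}\ }M_n(\mathbb C)\otimes\mathbb W^*\xrightarrow{\ (\Delta^m)^{\mathsf t}\otimes1\ }M_0(\mathbb C)\otimes\mathbb W^*\xrightarrow{\ L^{\mathsf t}\ }M_0(\mathbb W).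
\]
Let $\lambda$ be the highest weight of $\mathbb W^*$. Since $L'\ne0$, also $L_*\ne0$. As $L_*$ commutes with translations, it is non-zero at $o$, so $L_*^{\mathsf t}\neq0$, and $L_*^{\mathsf t}$ is injective by Lemma~\ref{lem:simple}. The middle map is injective by Lemma~\ref{lem:lift}. By (V3), the composite of these two maps has image in $(M_0(\mathbb C)\otimes\mathbb W^*)^{\chi_\lambda}$, which is isomorphic to $M_0(\mathbb W)$ by Lemma~\ref{lem:translate}. The map $L^{\mathsf t}$ is non-zero because $L$ splits the projection, and it kills all other components by (V3). So it is non-zero on this component, and by (V1) it is an isomorphism there. The composite is therefore injective, and in particular non-zero.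
\end{proof}

\begin{thebibliography}{9}

\bibitem{CSS}
\v{C}ap, Slov\'ak and Sou\v{c}ek, existence of natural conformally invariant differential operators $V_0(\mathbb W)\to\mathcal W$ splitting the projection $\mathcal W\to V_0(\mathbb W)$.

\bibitem{Graham}
Graham, non-existence of a curved analogue of $\Delta^3:\mathcal E[1]\to\mathcal E[-5]$ in dimension $4$.

\end{thebibliography}
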